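\title{Simplices of codimension one with no $k$ pairwise crossing members}

\begin{abstract}
Let $E$ be a family of closed $(d-1)$-dimensional simplices spanned by $n$ points in general position in $\mathbb R^d$, and suppose that no $k$ members of $E$ are pairwise crossing. We prove that $|E|=O(n^{d-1+\varepsilon})$ for all fixed $d\ge2$, $k\ge2$ and $\varepsilon>0$. The exponent $d-1$ cannot be lowered. The bound follows from the inequality $|E|^{1-\varepsilon}\le Ck^A|\partial E|$, where $\partial E$ is the set of $(d-2)$-dimensional faces of members of $E$ and $C,A$ depend only on $d$ and $\varepsilon$. The main step finds, in a suitably extremal family, a positive fraction of simplices and one line that meets not only these simplices but every simplex obtained by recombining their vertices.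
\end{abstract}

\section{The problem and the results}\label{sec:intro}

A finite set $V\subset\mathbb R^d$ is in \emph{general position} if any at most $d+1$ of its points are affinely independent. A \emph{$d$-dimensional geometric $r$-hypergraph} is a pair $(V,E)$, where $V\subset\mathbb R^d$ is in general position and $E$ is a set of closed $(r-1)$-dimensional simplices, the \emph{edges}, each spanned by $r$ points of $V$. We identify an edge with its set of vertices. Simplices \emph{cross} if all their vertices are distinct and their relative interiors have a common point, and $k$ simplices are \emph{pairwise crossing} if every two of them cross. The second condition is weaker than the first: the three sides of a triangle in the plane, each extended slightly beyond both corners, are pairwise crossing and have no common point. Let $\mathcal C^r_k$ be the class of geometric $r$-hypergraphs that consist of $k$ pairwise crossing edges, and let $\operatorname{ex}^d_r(\mathcal C^r_k,n)$ be the largest number of edges of a $d$-dimensional geometric $r$-hypergraph on $n$ vertices that contains no member of $\mathcal C^r_k$. This paper is about the case $r=d$,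 in which the edges have codimension one: segments in the plane, triangles in $3$-space.

There are $\binom nd$ possible edges, and the question is how much forbidding crossings saves. For $d=k=2$ we are looking at a straight-line drawing of a graph without crossings, and Euler's formula gives at most $3n-6$ edges for $n\ge3$: a saving of a factor of order $n$. One cannot save more in any dimension. Fix a set of $k-1$ vertices and take all edges that meet it. Among any $k$ of these edges two share a vertex, so no $k$ are pairwise crossing, and
\begin{equation}\label{eq:lower}
\operatorname{ex}^d_d(\mathcal C^d_k,n)\ \ge\ \binom nd-\binom{n-k+1}d=\Theta_{d,k}(n^{d-1}).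
\end{equation}
It is known that $\operatorname{ex}^d_d(\mathcal C^d_k,n)=O(n^{d-1})$ for $k=2$, and that $\operatorname{ex}^d_d(\mathcal C^d_k,n)=O\bigl(n^{d-(1/k)^{d-1}}\bigr)$ for $d\ge3$ and $k\ge3$. We do not use these bounds. The natural guess is that \eqref{eq:lower} has the right exponent for every $k$, and the following has been conjectured.

\medskip
\noindent\textbf{Conjecture.} \emph{For all integers $d\ge3$, $k\ge2$ and every $\varepsilon>0$ we have $\operatorname{ex}^d_d(\mathcal C^d_k,n)=O(n^{d-1+\varepsilon})$, with an implied constant that may depend on $d$, $k$ and $\varepsilon$ but not on $n$.}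
\medskip

We prove the conjecture in a form in which $n$ does not appear. A \emph{facet} of an edge $T$ is a $(d-1)$-element subset of $T$, and the \emph{shadow} $\partial E$ is the set of all facets of edges in $E$. The edges through a facet are arranged around it like the pages of a book around the spine, and $d|E|/|\partial E|$ is the average number of pages. One expects that many thick books cannot avoid each other. The theorem says that the average thickness grows more slowly than any power of $|E|$.

\begin{theorem}\label{thm:shadow}
For every $d\ge2$ and $\varepsilon\in(0,1)$ there are $C$ and $A$, depending only on $d$ and $\varepsilon$, such that every $d$-dimensional geometric $d$-hypergraph $(V,E)$ with $E\ne\emptyset$ and without $k\ge2$ pairwise crossing edges satisfies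
\[
|E|^{1-\varepsilon}\le C\,k^A\,|\partial E| .
\]
\end{theorem}

\begin{corollary}\label{cor:conj}
For $d\ge2$, $k\ge2$ and $\varepsilon_0>0$ we have $\operatorname{ex}^d_d(\mathcal C^d_k,n)=O_{d,k,\varepsilon_0}(n^{d-1+\varepsilon_0})$.
\end{corollary}

\begin{proof}
Take $\varepsilon=\varepsilon_0/(d-1+\varepsilon_0)$, so that $(d-1)/(1-\varepsilon)=d-1+\varepsilon_0$. Since $|\partial E|\le n^{d-1}$, Theorem~\ref{thm:shadow} gives $|E|\le(Ck^A)^{1/(1-\varepsilon)}n^{d-1+\varepsilon_0}$.
\end{proof}

The implied constant is polynomial in $k$ for fixed $d$ and $\varepsilon_0$, and by \eqref{eq:lower} the exponent $d-1$ is best possible. The proof finds more than $k$ single edges.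

\begin{theorem}\label{thm:families}
For every $d\ge2$ and $\varepsilon\in(0,1)$ there are $C$ and $A$, depending only on $d$ and $\varepsilon$, with the following property. If $t\ge1$, $k\ge2$, $E\ne\emptyset$ and $|E|^{1-\varepsilon}\ge Ck^At\,|\partial E|$, then there are $E_1,\dots,E_k\subset E$ such that every edge of $E_a$ crosses every edge of $E_b$ for $a\ne b$, and $|E_a|^{1-\varepsilon}\ge t\,|\partial E_a|>0$ for all $a$.
\end{theorem}

Theorem~\ref{thm:shadow} follows from the case $t=1$ by picking one edge from each $E_a$.

\subsection*{Plan of the proof}
The ratio $\Psi=|E|^{1-\varepsilon}/|\partial E|$ serves as a potential. Section~\ref{sec:extremal} reduces Theorem~\ref{thm:families} to one doubling step: a family with large $\Psi$ contains two families that cross completely and have lost only a constant factor in $\Psi$. For the doubling step we pass to a subfamily $H$ that maximizes $\Psi$ and argue in three stages.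
\begin{enumerate}
\item A positive fraction $G$ of $H$ is met by one vertical line, in a strong sense that involves all recombinations of the vertices of $G$ (Proposition~\ref{prop:line}).
\item The line orders $G$ by height. Two books whose pages alternate in this order must cross, and this gives a positive density of crossing pairs (Section~\ref{sec:density}).
\item The cutting lemma turns a positive density of crossing pairs into two large families that cross completely (Section~\ref{sec:cutting}).
\end{enumerate}
Section~\ref{sec:plane} shows the first two stages in the plane, where they are short. For $d\ge3$ the first stage is the main difficulty, and it occupies Sections~\ref{sec:det}--\ref{sec:tame}.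

Throughout, $d\ge2$ and $\varepsilon\in(0,1)$ are fixed, $[d]=\{1,\dots,d\}$, and a \emph{constant} is a number that depends only on $d$, $\varepsilon$ and explicitly named parameters. All families of edges are spanned by a set $V$ in general position with $|V|\ge d$.

\section{Extremal families and the doubling step}\label{sec:extremal}

\subsection{Meeting, crossing and heights}

It is easier to test whether closed simplices meet than whether their relative interiors do. In general position there is no difference.

\begin{lemma}\label{lem:meet}
If two vertex-disjoint closed $(d-1)$-simplices $T,T'$ spanned by $V$ have a common point, they cross.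
\end{lemma}

\begin{proof}
Let $x\in T\cap T'$ lie in the relative interiors of faces $F\subset T$ and $F'\subset T'$, and let $|F|,|F'|$ be their numbers of vertices. If $|F|+|F'|\le d+1$, the vertices of $F$ and $F'$ together are affinely independent and $x$ has two different affine representations in terms of them, which is impossible. So $F\cup F'$ has at least $d+2$ vertices and affinely spans $\mathbb R^d$. Both affine hulls contain $x$, so their direction spaces satisfy $\operatorname{dir}F+\operatorname{dir}F'=\mathbb R^d$. Pick $y$ and $y'$ in the relative interiors of $T$ and $T'$ and write $y'-y=u-u'$ with $u\in\operatorname{dir}F$, $u'\in\operatorname{dir}F'$. Then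
\[
(1-\rho)x+\rho y+\rho u=(1-\rho)x+\rho y'+\rho u' .
\]
Consider the barycentric coordinates of the left side with respect to $T$. At a vertex of $F$ the coordinate differs by $O(\rho)$ from the positive coordinate of $x$; at a vertex outside $F$ it is $\rho$ times the positive coordinate of $y$. So for small $\rho>0$ the left side lies in the relative interior of $T$, and by symmetry the right side lies in that of $T'$.
\end{proof}

Choose coordinates so that the last axis, the \emph{vertical} direction, is not parallel to any of the finitely many hyperplanes spanned by $d$ points of $V$. Let $\pi:\mathbb R^d\to\mathbb R^{d-1}$ forget the last coordinate and put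
\[
\hat p=(1,\pi(p))\in\mathbb R^d .
\]
The projections of any $d$ vertices are affinely independent, so the vectors $\hat p$ of any at most $d$ distinct vertices are linearly independent. Each edge $T$ is the graph, over the simplex $\pi(T)\subset\mathbb R^{d-1}$, of an affine function $\ell_T:\mathbb R^{d-1}\to\mathbb R$. Two edges $T,T'$ meet exactly when $\ell_T-\ell_{T'}$ has a zero on $\pi(T)\cap\pi(T')$.

\subsection{The potential}

Let $V=U_1\sqcup\dots\sqcup U_d$ and let $H\subset U_1\times\dots\times U_d$ be a \emph{$d$-partite family}: each edge $T=(p_1,\dots,p_d)$ has its $j$-th vertex in $U_j$. Write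
\[
\tau_i(T)=T\setminus\{p_i\},\qquad \partial_iH=\{\tau_i(T):T\in H\},\qquad \partial H=\partial_1H\sqcup\dots\sqcup\partial_dH,
\]
and for $H\neq\emptyset$
\[
\Phi(H)=\frac{|H|}{|\partial H|},\qquad \Psi(H)=\frac{|H|^{1-\varepsilon}}{|\partial H|}.
\]
Then $\Phi(H)=\Psi(H)|H|^\varepsilon\ge\Psi(H)$. The shadow can only shrink when edges are deleted, so a subfamily with at least $c|H|$ edges has $\Psi\ge c^{1-\varepsilon}\Psi(H)\ge c\,\Psi(H)$ for $c\in(0,1]$. This makes $\Psi$ suitable for iteration. Two families \emph{cross completely} if every edge of one crosses every edge of the other.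

\begin{proposition}[doubling step]\label{prop:double}
There are constants $C_0\ge1$ and $c_1\in(0,1)$ such that every $d$-partite family $H$ with $\Psi(H)\ge C_0$ contains nonempty families $H_1,H_2$ that cross completely and satisfy $\Psi(H_1),\Psi(H_2)\ge c_1\Psi(H)$.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:families} from Proposition~\ref{prop:double}]
Put $A=\log_2(1/c_1)$, $C=C_0c_1^{-1}d^d/d!$ and $j=\lceil\log_2k\rceil$. Assign the points of $V$ independently and uniformly to $U_1,\dots,U_d$. A given edge has one vertex in each part with probability $d!/d^d$, so some partition gives a $d$-partite $H\subset E$ with $|H|\ge(d!/d^d)|E|$, and $\partial H\subset\partial E$. Since $k^A=c_1^{-\log_2k}$ and $j\le1+\log_2k$,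
\[
\Psi(H)\ge\frac{d!}{d^d}\cdot\frac{|E|^{1-\varepsilon}}{|\partial E|}\ge C_0c_1^{-1}k^At\ge C_0c_1^{-j}t .
\]
Apply Proposition~\ref{prop:double} in $j$ rounds, each time to all current families. After $i$ rounds there are $2^i$ families, any two of them cross completely, and each has $\Psi\ge C_0c_1^{-(j-i)}t\ge C_0$, so the next round is allowed. After $j$ rounds there are $2^j\ge k$ families with $\Psi\ge C_0t\ge t$.
\end{proof}

The rest of the paper proves Proposition~\ref{prop:double}.

\subsection{Extremal families cannot be localized}

A nonempty $d$-partite family $H$ is \emph{extremal} if $\Psi(H')\le\Psi(H)$ for all nonempty $H'\subset H$. Every nonempty $H$ contains an extremal $H_*$ with $\Psi(H_*)\ge\Psi(H)$, namely a subfamily that maximizes $\Psi$.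

To see what this buys, let $H$ be a union of $N$ translates of one family $H_0$, placed so far apart that their projections are disjoint. Then $\Phi(H)=\Phi(H_0)$, edges of different translates do not cross, and a vertical line meets only a fraction $1/N$ of the edges. The ratio $\Phi$ does not detect this, but $\Psi(H)=N^{-\varepsilon}\Psi(H_0)$, so $H$ is not extremal. The next lemma is the quantitative version: small pieces with almost disjoint shadows cover only a small part of an extremal family. It is the only place where $\varepsilon>0$ is used, and for $\varepsilon=0$ parts (a) and (b) would say nothing.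

\begin{lemma}[localization]\label{lem:local}
Let $H$ be extremal and $B\ge1$.
\begin{enumerate}
\item[(a)] If $H_1,H_2,\ldots\subset H$ are disjoint, $|H_a|\le|H|/B$ for all $a$, and $\sum_a|\partial H_a|\le c\,|\partial H|$, then $\sum_a|H_a|\le cB^{-\varepsilon}|H|$.
\item[(b)] Let $G\subset H$. For each $i\in[d]$ let $y_i(T)$ be a real function of $T\in G$ that depends only on $\tau_i(T)$. Let $\mathcal J$ be a family of disjoint subsets of $\mathbb R$ and put $G_J=\{T\in G:y_1(T),\dots,y_d(T)\in J\}$. If $|G_J|\le|H|/B$ for all $J\in\mathcal J$, then $\sum_{J}|G_J|\le B^{-\varepsilon}|H|$.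
\item[(c)] Every vertex lies in at most $|\partial H|=|H|/\Phi(H)$ edges of $H$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For nonempty $H_a$ we have $|H_a|=|H_a|^{1-\varepsilon}|H_a|^\varepsilon\le\Psi(H)\,|\partial H_a|\,(|H|/B)^\varepsilon$. The sum over $a$ is at most $\Psi(H)\,c\,|\partial H|\,|H|^\varepsilon B^{-\varepsilon}=cB^{-\varepsilon}|H|$.

(b) A facet $\tau\in\partial_iG_J$ determines the value of $y_i$, which lies in $J$. So the shadows $\partial G_J$ are disjoint, and (a) applies with $c=1$.

(c) The map $\tau_i$ is injective on the edges through a fixed vertex $v\in U_i$.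
\end{proof}

Part (b) needs a function $y_i$ for \emph{every} $i$: each facet of the edge must be able to tell in which set $J$ the edge lives. A function of the vertices $(p_j)_{j\in S}$ of $T$ can serve as $y_i$ exactly when $i\notin S$. The sets $J$ will be intervals, cut out as follows. The \emph{weight} of a set of reals is the total weight of the elements of $\mathrm{Val}$ in it.

\begin{lemma}[anchors and marks]\label{lem:marks}
Let $\mathrm{Val}\subset\mathbb R$ be finite, with weights $w\ge0$ of total at most $W$, where $W>0$, and let $B$ be a positive integer.
\begin{enumerate}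
\item[(a)] There is a set $\mathcal M\subset\mathrm{Val}$ of fewer than $B$ \emph{anchors} such that every component of $\mathbb R\setminus\mathcal M$ has weight at most $W/B$.
\item[(b)] There are at most $2B$ open intervals between consecutive elements of $\mathrm{Val}$ such that, however one \emph{mark} is chosen in each of them, every component of $\mathbb R\setminus\{\text{marks}\}$ either \emph{(i)} has weight at most $W/B$ or \emph{(ii)} contains exactly one element of $\mathrm{Val}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Put $m_0=-\infty$. Given $m_a$, let $m_{a+1}$ be the smallest $v\in\mathrm{Val}$ with $v>m_a$ such that $(m_a,v]$ has weight more than $W/B$, and stop if there is none. Each step uses up weight more than $W/B$, so there are fewer than $B$ steps. Each interval $(m_a,m_{a+1})$ has weight at most $W/B$ by minimality, and so does the last unbounded interval by the stopping rule.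

(b) Take the intervals between consecutive elements of $\mathrm{Val}$ that have an anchor as an endpoint. A component that contains an anchor contains no other element of $\mathrm{Val}$. A component without an anchor lies in a component of $\mathbb R\setminus\mathcal M$.
\end{proof}

In applications of (b) an edge will have two \emph{different} values in $\mathrm{Val}$, so no edge has all its values in a component of type (ii). The freedom in placing the marks is used to avoid finitely many degenerate positions.

\section{The planar case}\label{sec:plane}

Let $d=2$ and let $H$ be extremal. Edges are segments $T=(p_1,p_2)$, facets are vertices, $\tau_1(T)=\{p_2\}$, $\tau_2(T)=\{p_1\}$, and $\pi(p)$ is the abscissa of $p$; distinct vertices have distinct abscissas.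

\emph{A common vertical line.} Let $B=\lceil2^{1/\varepsilon}\rceil$. Apply Lemma~\ref{lem:marks}(b) to the abscissas of all vertices, the weight of $v$ being the number of edges with $\pi(p_1)=v$, and $W=|H|$. Apply Lemma~\ref{lem:local}(b) to the components, with $y_1=\pi(p_2)$ and $y_2=\pi(p_1)$. A component of type (i) contains both values for at most $|H|/B$ edges, and one of type (ii) for none. So at most $B^{-\varepsilon}|H|\le|H|/2$ edges have both ends over the same component. Every other edge passes over a mark, with $p_1$ to the left or to the right of it. Hence there are a mark $o$ and a family $G$ of at least $|H|/(8B)$ edges such that, say, $\pi(p_1)<o<\pi(p_2)$ for all $T\in G$. More is true than we asked for: the vertical line over $o$ meets every segment from a first vertex of one edge of $G$ to a second vertex of \emph{another} edge of $G$.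

\emph{Alternation forces a crossing.} Order $G$ by the height $\ell_T(o)$. Let $Z_1,Z_2\in G$ share their right endpoint $\tau$, let $X_1,X_2\in G$ share their right endpoint $\tau'\ne\tau$, and suppose that the heights alternate, $Z_1<X_1<Z_2<X_2$ (Figure~\ref{fig:alt}, left). Move right from $o$. If $\tau$ comes first, then $Z_1$ and $Z_2$ close up at $\tau$ while $X_1$, which started between them, is still running; so $X_1$ meets $Z_1$ or $Z_2$. If $\tau'$ comes first, then $X_1$ and $X_2$ close up on $Z_2$. The argument needs $\tau$ and $\tau'$ on the same ray from $o$; the right half of Figure~\ref{fig:alt} shows what happens otherwise.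

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\draw[dashed] (0,-0.3) node[below] {$o$} -- (0,3.2);
\draw[thick] (-1.5,0.2) node[left] {$Z_1$} -- (1.5,1.2) -- (-1.2,2.2) node[left] {$Z_2$};
\draw[thick,gray] (-1.8,0.9) node[left,black] {$X_1$} -- (2.6,1.9) -- (-1.0,2.8) node[left,black] {$X_2$};
\fill (1.5,1.2) circle (2pt) node[below right] {$\tau$};
\fill (2.6,1.9) circle (2pt) node[right] {$\tau'$};
\begin{scope}[xshift=7cm]
\draw[dashed] (0,-0.3) node[below] {$o$} -- (0,3.2);
\draw[thick] (-1.2,0) node[left] {$Z_1$} -- (2.2,1.2) -- (-0.8,1.6);
\node at (1.2,1.6) {$Z_2$};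
\draw[thick,gray] (0.9,1.0) -- (-2.2,1.0) -- (1.3,3.0) node[right,black] {$X_2$};
\node at (-1.0,0.75) {$X_1$};
\fill (2.2,1.2) circle (2pt) node[right] {$\tau$};
\fill (-2.2,1.0) circle (2pt) node[left] {$\tau'$};
\end{scope}
\end{tikzpicture}
\caption{Segments $Z_1,Z_2$ with a common endpoint $\tau$ and segments $X_1,X_2$ with a common endpoint $\tau'$ meet a vertical line in the order $Z_1<X_1<Z_2<X_2$. Left: $\tau$ and $\tau'$ are on the same side of the line, and a crossing is forced. Right: they are on opposite sides, and the two pairs interlock without crossing.}
\label{fig:alt}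
\end{figure}

For $d\ge3$ the facets $\tau,\tau'$ project to $(d-2)$-simplices in $\mathbb R^{d-1}$, and we need one ray from $o$ that hits both. It is not enough that $o$ lies in $\pi(T)$ for each $T\in G$. What does suffice is the extra property found above: if $o$ lies in the projections of $\tau\cup\{q\}$ and $\tau'\cup\{q\}$ for the same vertex $q$, then the ray from $o$ pointing away from $\pi(q)$ hits both. These two simplices are in general not edges, and this leads to the next definition.

\section{From a common vertical line to many crossings}\label{sec:density}

\begin{definition}\label{def:mix}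
For a $d$-partite family $G$ let $V_j(G)\subset U_j$ be the set of $j$-th vertices of edges of $G$, and for $S\subset[d]$ let $V_S(G)=\prod_{j\in S}V_j(G)$. An element $p_S=(p_j)_{j\in S}$ of $V_S(G)$ is a \emph{mixture} of $G$; its vertices may come from different edges. If $X$ is a function of $p_S$ and $T=(p_1,\dots,p_d)$ is an edge, we write $X(T)$ for the value of $X$ at $(p_j)_{j\in S}$.
\end{definition}

\begin{proposition}[common vertical line]\label{prop:line}
There is a constant $\kappa\in(0,1)$ such that every extremal $H$ contains a family $G$ with $|G|\ge\kappa|H|$ for which some point $o\in\mathbb R^{d-1}$ lies in the interior of the simplex with vertices $\pi(p_1),\dots,\pi(p_d)$ for every mixture $(p_1,\dots,p_d)\in V_{[d]}(G)$. Moreover, the numbers $\ell_T(o)$, $T\in G$, are distinct.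
\end{proposition}

The proof is at the end of Section~\ref{sec:tame}. In this section $G$ and $o$ are as in the proposition, and $\ell_T(o)$ is the \emph{height} of $T\in G$.

\begin{lemma}[alternation]\label{lem:alt}
Let $\tau,\tau'\in\partial_iG$ and $Z_1,Z_2,X_1,X_2\in G$ with $\tau\subset Z_1\cap Z_2$ and $\tau'\subset X_1\cap X_2$ as vertex sets, and let the heights satisfy $Z_1<X_1<Z_2<X_2$. If the pairs $(Z_1,X_1)$, $(X_1,Z_2)$, $(Z_2,X_2)$ are vertex-disjoint, then at least one of them crosses.
\end{lemma}

\begin{proof}
Suppose that none crosses. By Lemma~\ref{lem:meet} the two closed simplices of each such pair $(T,T')$ are disjoint, so $\ell_{T'}-\ell_T$ has no zero on the convex set $\pi(T)\cap\pi(T')$. This set contains $o$, so $\ell_T<\ell_{T'}$ on all of it.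

Fix $q\in V_i(G)$. For $\sigma\in\{\tau,\tau'\}$ the set $\sigma\cup\{q\}$ is a mixture, so $o=\lambda\pi(q)+\sum_{p\in\sigma}\lambda_p\pi(p)$ with positive coefficients of sum $1$. For $\rho_\sigma=\lambda/(1-\lambda)>0$ the point $y_\sigma=o+\rho_\sigma(o-\pi(q))$ equals $\sum_{p\in\sigma}(1+\rho_\sigma)\lambda_p\pi(p)$ and lies in the simplex $\pi(\sigma)$. Both $y_\tau$ and $y_{\tau'}$ lie on one ray from $o$.

If $\rho_\tau\le\rho_{\tau'}$, then $y=y_\tau$ lies on the segment $[o,y_{\tau'}]\subset\pi(X_1)$ and in $\pi(\tau)\subset\pi(Z_1)\cap\pi(Z_2)$. Hence $\ell_{Z_1}(y)<\ell_{X_1}(y)<\ell_{Z_2}(y)$. But $\ell_{Z_1}=\ell_{Z_2}$ on $\pi(\tau)$, because both edges contain $\tau$. If $\rho_{\tau'}\le\rho_\tau$, then $y=y_{\tau'}$ lies on $[o,y_\tau]\subset\pi(Z_2)$ and in $\pi(X_1)\cap\pi(X_2)$, and $\ell_{X_1}(y)<\ell_{Z_2}(y)<\ell_{X_2}(y)=\ell_{X_1}(y)$. Both cases are contradictory.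
\end{proof}

To use the lemma we need many alternating quadruples. Cut the height order into a bounded number of blocks. If the edges through almost every facet were concentrated in three blocks, the blocks would be small pieces with almost disjoint shadows, against Lemma~\ref{lem:local}(a). So many facets have edges in four blocks, and four blocks are what an alternation needs. A random alternating quadruple whose members are nearly uniformly distributed then converts ``one of three pairs crosses'' into a density statement. The hypothesis that $\Phi(H)$ is large makes vertex-sharing pairs rare; it cannot be dropped, since the family of all edges through one vertex has no crossings.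

\begin{proposition}\label{prop:density}
There are constants $C_0\ge1$ and $c_0>0$ such that every extremal $H$ with $\Phi(H)\ge C_0$ has at least $c_0|H|^2$ ordered crossing pairs.
\end{proposition}

\begin{proof}
Let $\theta=1/(4d)$, let $B\ge4$ be an integer with $3(B/2)^{-\varepsilon}<\kappa/2$, and put
\[
\Lambda=16d^2B^5/\kappa,\qquad C_0=\max\{B/\kappa,\ 6d\Lambda^2\},\qquad c_0=1/(6\Lambda^2).
\]
Since $|H|\ge\Phi(H)\ge C_0$, we have $|G|\ge\kappa|H|\ge B$. Order $G$ by height and cut it into $B$ consecutive nonempty blocks of size at most $\lceil|G|/B\rceil\le2|H|/B$. For $\tau\in\partial_iG$ let $g(\tau)$ be the number of edges of $G$ that contain $\tau$; then $\sum_{\tau\in\partial_iG}g(\tau)=|G|$ for each $i$. Call $\tau$ \emph{spread} if no three blocks together contain at least $(1-\theta)g(\tau)$ of these edges. For each $\tau$ that is not spread fix three such blocks.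

\emph{For some $i$ the spread facets in $\partial_iG$ have total $g$-weight at least $|G|/(4d)$.} Suppose not. Let $G'$ be the set of $T\in G$ such that, for every $i$, the facet $\tau_i(T)$ is not spread and $T$ lies in one of its three fixed blocks. For each $i$ fewer than $|G|/(4d)$ edges have $\tau_i(T)$ spread, and at most $\sum_\tau\theta g(\tau)\le\theta|G|$ edges lie outside the fixed blocks of $\tau_i(T)$. So $|G'|\ge|G|-|G|/4-d\theta|G|=|G|/2\ge\kappa|H|/2$. The parts of $G'$ in the $B$ blocks have size at most $|H|/(B/2)$, and each facet lies in the shadows of at most three parts. Lemma~\ref{lem:local}(a) with $c=3$ gives $|G'|\le3(B/2)^{-\varepsilon}|H|<\kappa|H|/2$, a contradiction.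

\emph{Sampling.} Fix such an $i$. For a spread $\tau$, the three blocks with the most edges through $\tau$ miss more than $\theta g(\tau)$ edges. The fourth richest block therefore has at least $\theta g(\tau)/B$ of them, and so do the three richer ones. There are at most $B^4$ quadruples of blocks. Hence there are blocks $b_1<b_2<b_3<b_4$ and a set $\mathcal T\subset\partial_iG$ with $W=\sum_{\tau\in\mathcal T}g(\tau)\ge|G|/(4dB^4)$ such that each of these four blocks contains at least $\theta g(\tau)/B$ edges through each $\tau\in\mathcal T$.

Choose $\tau,\tau'\in\mathcal T$ independently, each with probabilities $g(\cdot)/W$. Then choose, independently and uniformly, $Z_1$ and $Z_2$ among the edges through $\tau$ in blocks $b_1$ and $b_3$, and $X_1$ and $X_2$ among the edges through $\tau'$ in blocks $b_2$ and $b_4$. The heights satisfy $Z_1<X_1<Z_2<X_2$. The event $Z_a=T$ requires $\tau=\tau_i(T)$, so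
\[
\Pr[Z_a=T]\le\frac{g(\tau_i(T))}{W}\cdot\frac{B}{\theta g(\tau_i(T))}=\frac B{\theta W}\le\frac{16d^2B^5}{|G|}\le\frac\Lambda{|H|},
\]
and the same bound holds for $X_b$. Each $Z_a$ is independent of each $X_b$, so $(Z_a,X_b)$ lies in a given set $R\subset H^2$ with probability at most $\Lambda^2|R|/|H|^2$. By Lemma~\ref{lem:local}(c) at most $d|H|^2/\Phi(H)$ ordered pairs share a vertex. By Lemma~\ref{lem:alt} one of the three pairs considered there always shares a vertex or crosses. If $\nu$ is the number of ordered crossing pairs, then
\[
1\le3\Lambda^2\frac d{\Phi(H)}+3\Lambda^2\frac{\nu}{|H|^2}\le\frac12+3\Lambda^2\frac\nu{|H|^2},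
\]
and $\nu\ge c_0|H|^2$.
\end{proof}

\section{From many crossings to two completely crossing families}\label{sec:cutting}

A dense bipartite graph need not contain a complete bipartite subgraph on a positive fraction of its vertices. The crossing relation does, because it is described by the position of points relative to hyperplanes in a space of bounded dimension. We first make this description explicit.

\begin{lemma}\label{lem:signs}
Let $T=(a_1,\dots,a_d)$ and $T'=(b_1,\dots,b_d)$ be vertex-disjoint edges. For $I',J'\subset[d]$ with $|I'|+|J'|=d+1$ let $D_{I',J'}$ be the determinant whose rows are $(1,a_i)$, $i\in I'$, followed by $(1,b_j)$, $j\in J'$, in increasing order. All $D_{I',J'}$ are nonzero, and their signs determine whether $T$ and $T'$ cross.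
\end{lemma}

\begin{proof}
The determinants are nonzero by general position. By Lemma~\ref{lem:meet}, $T$ and $T'$ cross if and only if they meet. Write $a_I=\{a_i:i\in I\}$ and $b_J=\{b_j:j\in J\}$.

\emph{The edges meet if and only if $\operatorname{conv}a_I\cap\operatorname{conv}b_J\ne\emptyset$ for some $I,J$ with $|I|+|J|=d+2$.} One direction is immediate. For the other take $I,J$ with intersecting hulls and $|I|+|J|$ minimal. As in the proof of Lemma~\ref{lem:meet}, $|I|+|J|\ge d+2$. By minimality a common point has only positive coefficients; let $w\in\mathbb R^I\times\mathbb R^J$ be the vector of them. The vectors $(\lambda,\mu)$ with $\sum\lambda_ia_i=\sum\mu_jb_j$ and $\sum\lambda_i=\sum\mu_j$ form a linear space of dimension at least $|I|+|J|-d-1$ that contains $w$. If $|I|+|J|>d+2$, it contains a vector $v$ that is not proportional to $w$ and has a positive coordinate. For $s=\min\{w_e/v_e:v_e>0\}$ the vector $w-sv$ is nonnegative and nonzero and has a vanishing coordinate. Its two sums are equal, hence positive, and after normalization it gives a common point for a smaller pair, against minimality.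

\emph{The case $|I|+|J|=d+2$.} The $d+2$ vectors $(1,a_i)$, $(1,b_j)$ span $\mathbb R^{d+1}$, so they have a linear dependence that is unique up to scaling. By Cramer's rule its coefficients are, up to alternating signs, the determinants obtained by omitting one vector, and these are among the $D_{I',J'}$. A common point of the hulls is the same as a nonzero dependence with coefficients $\ge0$ on $a_I$ and $\le0$ on $b_J$. Since no coefficient vanishes, the hulls meet if and only if the coefficients have one sign on $a_I$ and the opposite sign on $b_J$.
\end{proof}

We use the cutting lemma of Chazelle and Friedman in the following form.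

\begin{theorem}[cutting lemma \cite{CF}]\label{thm:cut}
For every $m$ there is $C_m$ such that for any $N'$ distinct hyperplanes in $\mathbb R^m$ and any real $r\ge1$, the space $\mathbb R^m$ is covered by at most $C_mr^m$ closed convex sets with nonempty interior, the interior of each of which meets at most $N'/r$ of the hyperplanes.
\end{theorem}

For $r\le N'$ the cited result gives a cover by generalized simplices, which are closed convex polyhedra. Those with empty interior may be deleted: the complement of the union of the others is open and is covered by finitely many sets of lower dimension, so it is empty. For $r>N'$ take the closures of the full-dimensional cells of the arrangement; there are at most $\sum_{i\le m}\binom{N'}i\le(N'+1)^m\le(2r)^m$ of them.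

\begin{lemma}\label{lem:complete}
There is a constant $c_1\in(0,1)$ such that every nonempty $d$-partite $H$ with at least $c_0|H|^2$ ordered crossing pairs contains families $H_1,H_2$ that cross completely and satisfy $|H_1|,|H_2|\ge c_1|H|$.
\end{lemma}

\begin{proof}
Lemma~\ref{lem:signs} needs vertex-disjoint pairs, so we first separate the vertices. Color them red or blue independently and uniformly. A crossing pair $(T,T')$ has $2d$ distinct vertices, so $T$ is all red and $T'$ all blue with probability $4^{-d}$. Put $\rho_0=4^{-d}c_0$. For some coloring, the sets $P$ of all-red and $Q$ of all-blue edges have $\rho|P||Q|\ge\rho_0|H|^2$ crossing pairs in $P\times Q$, where this defines $\rho\le1$. Since $|P|,|Q|\le|H|$, we get $\rho\ge\rho_0$ and $|P|,|Q|\ge\rho_0|H|$.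

For $T'=(b_1,\dots,b_d)\in Q$ let $w(T')\in\mathbb R^m$, $m=m(d)$, be the vector of all minors of the $d\times(d+1)$ matrix with rows $(1,b_j)$. Laplace expansion along the rows $(1,b_j)$ shows that $D_{I',J'}$ is the value at $w(T')$ of a linear functional that depends only on $T$ and $(I',J')$. This value is nonzero for all $T'\in Q$; in particular the functional is nonzero and its kernel is a hyperplane. So each $T\in P$ yields $q=\binom{2d}{d+1}$ hyperplanes in $\mathbb R^m$, none of them contains a point $w(T')$, and whether $T$ crosses $T'$ depends only on the sides of these $q$ hyperplanes on which $w(T')$ lies. Translate the hyperplanes slightly, without changing the sides of the finitely many points $w(T')$, so that all $N'=q|P|$ of them are distinct.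

Apply Theorem~\ref{thm:cut} with $r=2q/\rho\ge1$. Assign each $T'\in Q$ to a covering set $\sigma$ that contains $w(T')$, and let $Q_\sigma$ be the set of edges assigned to $\sigma$. Say that $T\in P$ \emph{cuts} $\sigma$ if one of its hyperplanes meets the interior of $\sigma$; at most $N'/r=\rho|P|/2$ edges cut a given $\sigma$. If $T$ does not cut $\sigma$, each of its hyperplanes has the interior of $\sigma$ on one open side. The points $w(T')$, $T'\in Q_\sigma$, lie in the closure of this interior and off the hyperplane, so they lie on that same side. Thus $T$ crosses all or none of $Q_\sigma$.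

The number of crossing pairs $(T,T')$ in which $T$ does not cut the set assigned to $T'$ is at least $\rho|P||Q|-\sum_\sigma\frac\rho2|P||Q_\sigma|=\frac\rho2|P||Q|$. Some $\sigma$ accounts for at least $\beta|P||Q|$ of them, where
\[
\beta=\frac{\rho}{2C_mr^m}=\frac{\rho^{m+1}}{2C_m(2q)^m}\ge\frac{\rho_0^{m+1}}{2C_m(2q)^m},
\]
and these pairs form a product $P'\times Q_\sigma$. Hence $|P'|\ge\beta|P|$ and $|Q_\sigma|\ge\beta|Q|$. Take $H_1=P'$, $H_2=Q_\sigma$ and $c_1=\min\{\frac12,\rho_0^{m+2}/(2C_m(2q)^m)\}$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:double}]
Take $C_0$ from Proposition~\ref{prop:density} and $c_1$ from Lemma~\ref{lem:complete}. Let $\Psi(H)\ge C_0$ and let $H_*\subset H$ be extremal with $\Psi(H_*)\ge\Psi(H)$. Then $\Phi(H_*)\ge\Psi(H_*)\ge C_0$, so there are $H_1,H_2\subset H_*$ that cross completely, with $|H_a|\ge c_1|H_*|>0$. Therefore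
\[
\Psi(H_a)=\frac{|H_a|^{1-\varepsilon}}{|\partial H_a|}\ge\frac{c_1^{1-\varepsilon}|H_*|^{1-\varepsilon}}{|\partial H_*|}\ge c_1\Psi(H).\qedhere
\]
\end{proof}

It remains to prove Proposition~\ref{prop:line}.

\section{Almost constant determinants give a common point}\label{sec:det}

A point $o$ is interior to the simplex $\pi(p_1),\dots,\pi(p_d)$ exactly when $(1,o)$ has positive coordinates in the basis $\hat p_1,\dots,\hat p_d$. We want a condition on the determinants $\det(\hat p_1,\dots,\hat p_d)$ of the mixtures that yields such an $o$. For $d=2$ the determinant is $\pi(p_2)-\pi(p_1)$, and a constant sign is enough. For $d=3$ it is not.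

\begin{example}\label{ex:hexagon}
Let $v_0,\dots,v_5$ be the vertices of a regular hexagon centered at the origin, with $v_a$ at angle $60a^\circ$, and let the three classes be $\{v_0,v_1\}$, $\{v_2,v_3\}$, $\{v_4,v_5\}$. All eight mixtures are counterclockwise triangles. Each of the triangles $v_0v_2v_5$, $v_1v_2v_4$, $v_0v_3v_4$ has a diameter as a side, and their interiors lie in the half-planes $\langle x,u\rangle>0$ with unit normals $u$ at angles $30^\circ$, $150^\circ$, $270^\circ$. These normals sum to zero, so the interiors have no common point.
\end{example}

So we control the size of the determinants as well. Positivity of coordinates does not change when each basis vector is multiplied by a positive number. It therefore suffices that the determinants are almost constant \emph{after} rescaling each vector $\hat p$, which means that $\log|\det(\hat p_1,\dots,\hat p_d)|$ is almost a sum of functions of the single vertices.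

\begin{lemma}\label{lem:det}
There is $\eta_d\in(0,1)$, depending only on $d$, with the following property. Let $Y_1,\dots,Y_d\subset\mathbb R^d$ be finite and nonempty. Suppose that all determinants $\det(y_1,\dots,y_d)$, $y_j\in Y_j$, are nonzero and have the same sign, and that any two of them have ratio in $[e^{-2\eta_d},e^{2\eta_d}]$. Then some $z\in\mathbb R^d$ has only positive coordinates with respect to every basis $(y_1,\dots,y_d)$, $y_j\in Y_j$.
\end{lemma}

The hypothesis does not make the sets $Y_j$ small. For $Y_1=\{e_1,e_1+Re_2\}$ and $Y_2=\{e_2\}$ both determinants are $1$, and $z=(1,z_2)$ works only if $z_2>R$. What is small is every product of entries around a cycle: for $d=2$ and bases $I+N$, the numbers $N_{11}$, $N_{22}$ and $N_{12}N_{21}$. The proof establishes this in general and then rescales the coordinates so that all entries become small at once.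

\begin{proof}
Let $\eta_d$ be small, to be fixed below. After a linear map we may assume $e_j\in Y_j$ for all $j$. Then all determinants lie in $[e^{-2\eta_d},e^{2\eta_d}]\subset[1-\eta',1+\eta']$ with $\eta'=e^{2\eta_d}-1$.

\emph{Principal minors are small.} Choose $y_j=e_j+b_j\in Y_j$ and let $N$ be the matrix with columns $b_j$. For $J\subset[d]$ let $N_J$ be $N$ with the columns outside $J$ replaced by $0$. The $j$-th column of $I+N_J$ is $y_j$ or $e_j$, so $|\det(I+N_J)-1|\le\eta'$. The determinant of $I+N_J$ is the sum of the principal minors of $N_J$, so $\det(I+N_J)=\sum_{K\subset J}\det N[K]$, where $N[K]$ is the submatrix with rows and columns in $K$. M\"obius inversion gives, for $K\ne\emptyset$,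
\[
\det N[K]=\sum_{J\subset K}(-1)^{|K\setminus J|}\det(I+N_J)=\sum_{J\subset K}(-1)^{|K\setminus J|}\bigl(\det(I+N_J)-1\bigr),
\]
so $|\det N[K]|\le\alpha:=2^d\eta'$.

\emph{Cycle products are small.} For a simple directed cycle $c$ on vertices in $[d]$ (loops have length $1$) let $N_c$ be the product of the entries $N_{ij}$ over its arcs $j\to i$. Put $\omega_1=\alpha$ and $\omega_l=\alpha+2\,l!\sqrt{\omega_{l-1}}$ for $2\le l\le d$. Each $\omega_l$ tends to $0$ with $\eta_d$; fix $\eta_d\in(0,1)$ such that all $\omega_l\le(3d)^{-d}$. Then $\omega_{l-1}\le\sqrt{\omega_{l-1}}\le\omega_l\le1$. We show by induction on $l$ that $|N_c|\le\omega_l$ for all simple cycles of length at most $l$.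

For $l=1$ this is the bound on $1\times1$ minors. Let $l\ge2$ and $|K|=l$. Let $c^*$ be an $l$-cycle on $K$ with the largest value $m=|N_{c^*}|$. If $m<\sqrt{\omega_{l-1}}$ we are done, so let $m\ge\sqrt{\omega_{l-1}}$. The term of $c^*$ in $\det N[K]$ could only be cancelled by other large terms, and we rule this out. A permutation of $K$ that is not an $l$-cycle contributes a product of shorter cycle products, at most $\omega_{l-1}$ in absolute value. Let $c\ne c^*$ be another $l$-cycle on $K$. Some arc $u\to v$ of $c$ is not in $c^*$, so the path of $c^*$ from $v$ to $u$ has between $1$ and $l-2$ arcs, and together with $u\to v$ it forms a simple cycle $c'$ of length at most $l-1$. Remove $c'$ from the multigraph $c\cup c^*$, in which common arcs are counted twice. The rest has fewer than $2l$ arcs, and in-degree equals out-degree at every vertex. Such a multigraph decomposes into simple cycles (follow arcs until a vertex repeats, remove the cycle found, and continue), and at most one of them has length $l$. The shorter ones have products at most $1$, so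
\[
m\,|N_c|\le|N_{c'}|\max(1,m)\le\omega_{l-1}\max(1,m),
\]
and $|N_c|\le\omega_{l-1}\max(1/m,1)\le\sqrt{\omega_{l-1}}$. Expanding $\det N[K]$ over permutations gives $m\le\alpha+l!\,\omega_{l-1}+l!\sqrt{\omega_{l-1}}\le\omega_l$.

\emph{Rescaling.} Let $M_{ij}$ be the maximum of $|(b_j)_i|$ over all $e_j+b_j\in Y_j$. A simple cycle uses each column at most once, so its product in $M$ equals $|N_c|$ for a suitable choice of the $y_j$, and is at most $(3d)^{-d}$. Put $M'=3dM$. Every simple cycle has product at most $1$ in $M'$, hence so does every closed walk, being a union of simple cycles. Let $z_i$ be the supremum of $1$ and of all products $M'_{ij_1}M'_{j_1j_2}\cdots M'_{j_{r-1}j_r}$, $r\ge1$. Deleting a closed subwalk does not decrease a product, so only walks without repeated indices matter and $z_i$ is finite. By definition $M'_{ij}z_j\le z_i$, and so $\sum_jM_{ij}z_j\le z_i/3$.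

Take any $y_j\in Y_j$, with matrix $N$. Let $D=\operatorname{diag}(z)$ and $N'=D^{-1}ND$. Then $|N'_{ij}|\le M_{ij}z_j/z_i$, so the maximal absolute row sum satisfies $\|N'\|_\infty\le\frac13$. The coordinate vector of $z=D\mathbf 1$ in the basis $I+N=D(I+N')D^{-1}$ is $\xi=D(I+N')^{-1}\mathbf 1$. By the Neumann series $\|(I+N')^{-1}\mathbf 1-\mathbf 1\|_\infty\le\sum_{a\ge1}3^{-a}=\frac12$, so $\xi_i\ge z_i/2>0$.
\end{proof}

\section{Decoupling additive functions}\label{sec:decouple}

Pigeonholing gives control on edges, while Lemma~\ref{lem:det} needs control on mixtures. The two differ already for sums: if $\zeta_1(p_1)+\zeta_2(p_2)$ has summands $(2,-1)$ on one edge and $(-1,2)$ on another, it is positive on both edges and negative on a mixture. In an extremal family the gap can be closed for additive functions. The first step of Section~\ref{sec:plane} did this for $\pi(p_1)-\pi(p_2)$: a mark between the two terms replaces one comparison in two vertices by two comparisons in one vertex each. With more vertices we split off one vertex at a time.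

\begin{lemma}[decoupling]\label{lem:decouple}
For $1\le r\le d$, a positive integer $M$ and $\gamma>0$ there is a constant $K_D(r,M,\gamma)$ with the following property. Let $H$ be extremal and $G\subset H$. Let at most $M$ pairs $(\varphi,c)$ be given, where $c\in\mathbb R$, $\varphi(p_J)=\sum_{j\in J}\zeta_j(p_j)$ with $\zeta_j:V_j(G)\to\mathbb R$ and $1\le|J|\le r$, and $\varphi\ne c$ on $V_J(G)$; here $J$ and the $\zeta_j$ may depend on the pair. Then $G$ splits into an exceptional set of at most $\gamma|H|$ edges and at most $K_D$ classes $G'$ such that, for each pair, the sign of $\varphi-c$ is constant on $V_J(G')$.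
\end{lemma}

\begin{proof}
Induction on $r$. For $r=1$ classify the edges $T$ by the signs of the numbers $\zeta_j(p_j)-c$; there are at most $2^M$ classes, and every element of $V_j(G')$ is a vertex of an edge of $G'$.

Let $r\ge2$ and $B=\lceil(2M/\gamma)^{1/\varepsilon}\rceil$. Consider a pair with $|J|=r$. Fix $j_0\in J$, put $J_0=J\setminus\{j_0\}$ and
\[
a=\zeta_{j_0}(p_{j_0}),\qquad b=c-\sum_{j\in J_0}\zeta_j(p_j),
\]
so that $\varphi-c=a-b\neq0$ on $V_J(G)$. Apply Lemma~\ref{lem:marks}(b) to the set of all values of $a$ on $V_{j_0}(G)$ and of $b$ on $V_{J_0}(G)$, with weights $w(v)=\#\{T\in G:a(T)=v\}$ and $W=|H|$. In Lemma~\ref{lem:local}(b) take $y_i=a$ for $i\ne j_0$, $y_{j_0}=b$, and the components of the complement of the marks as $\mathcal J$. A component of type (i) contains $a(T)$ for at most $|H|/B$ edges, and one of type (ii) never contains both $a(T)$ and $b(T)$. So at most $B^{-\varepsilon}|H|\le\gamma|H|/(2M)$ edges have $a(T)$ and $b(T)$ in one component. Declare them exceptional. Over all pairs with $|J|=r$ this costs at most $\gamma|H|/2$.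

Now apply the case $r-1$, with $\gamma/2$, to $G$ and the following at most $M(1+4B)$ pairs: the original pairs with $|J|<r$ and, for each pair with $|J|=r$ and each of its marks $\mu$, the pairs $(\zeta_{j_0},\mu)$ and $(\sum_{j\in J_0}\zeta_j,\,c-\mu)$. This is allowed because the marks avoid all values of $a$ and $b$ on mixtures. Remove the exceptional edges from the resulting classes and let $G'$ be a nonempty one. The signs of $a-\mu$ and $b-\mu$ are constant for all marks $\mu$, so $a$ stays in one component on $V_{j_0}(G')$ and $b$ stays in one component on $V_{J_0}(G')$. Any $T\in G'$ shows that the two components are different. Hence the sign of $a-b$ is constant on $V_J(G')$.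
\end{proof}

\section{Tame classes}\label{sec:tame}

We now split an extremal family into boundedly many classes on whose mixtures $\log|\det(\hat p_1,\dots,\hat p_d)|$ is almost additive. The proof is an induction on the size of the determinant, so we consider all minors, and with respect to more than one coordinate system.

\subsection{Minors and slopes}

For $S=\{j_1<\dots<j_s\}\subset[d]$, $p_S\in\prod_{j\in S}U_j$ and a list $F=(f_1,\dots,f_s)$ of linear functionals on $\mathbb R^d$ put
\[
\Delta(p_S;F)=\det\bigl(f_b(\hat p_{j_a})\bigr)_{a,b=1}^s,\qquad\Delta(\emptyset;\emptyset)=1 .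
\]
A list is \emph{independent} if its members are linearly independent. A finite set $\mathcal L$ of functionals is \emph{good} if $\Delta(p_S;F)\ne0$ for all $S$, all $p_S\in\prod_{j\in S}U_j$ and all independent lists $F$ of $|S|$ members of $\mathcal L$.

\begin{lemma}\label{lem:good}
\begin{enumerate}
\item[(a)] There is a good basis $\mathcal L_0=\{f_1,\dots,f_d\}$ of the dual space.
\item[(b)] If $\mathcal L$ is good and $f,f'\in\mathcal L$ are independent, then $\mathcal L\cup\{f-xf'\}$ is good for all but finitely many real $x$.
\end{enumerate}
\end{lemma}

\begin{proof}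
(a) Fix $S$, $p_S$ and distinct indices $b_1,\dots,b_s$. Then $\Delta(p_S;f_{b_1},\dots,f_{b_s})$ is a polynomial in the coefficients of $f_1,\dots,f_d$. It is not identically zero: the vectors $\hat p_j$, $j\in S$, are independent, and functionals dual to them give the value $1$. Choose $f_1,\dots,f_d$ outside the zero sets of these finitely many polynomials and of $\det(f_1,\dots,f_d)$.

(b) For a list $R$ in $\mathcal L$ we have $\Delta(p_S;R,f-xf')=\Delta(p_S;R,f)-x\Delta(p_S;R,f')$. If $(R,f-xf')$ is independent, then $(R,f)$ or $(R,f')$ is independent, since otherwise $f$, $f'$ and $f-xf'$ lie in the span of $R$. In that case the expression is a nonzero polynomial in $x$ of degree at most $1$. There are finitely many pairs $(p_S,R)$, and each excludes at most one $x$.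
\end{proof}

Let $|S|=s\ge2$ and let $F=(F_0,f,f')$ be an independent list in a good set, with $|F_0|=s-2$. We write $S\setminus h$ for $S\setminus\{h\}$. For $h\in S$ define the \emph{slope}
\[
X_h=X_h(p_{S\setminus h})=\frac{\Delta(p_{S\setminus h};F_0,f)}{\Delta(p_{S\setminus h};F_0,f')},
\qquad\text{so that}\qquad
X_h-x=\frac{\Delta(p_{S\setminus h};F_0,f-xf')}{\Delta(p_{S\setminus h};F_0,f')}.
\]
Geometrically, the span of the vectors $\hat p_j$, $j\in S\setminus h$, meets the common kernel of $F_0$ in a line, and $X_h$ is the value of $f/f'$ on it: both $X_h-x=0$ and the vanishing of $f-xf'$ on the line mean that $\Delta(p_{S\setminus h};F_0,f-xf')=0$.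

Recall the Desnanot--Jacobi identity. For a square matrix $M$ let $M^{i}_{k}$ be the matrix without row $i$ and column $k$, and $M^{ij}_{kl}$ the matrix without rows $i,j$ and columns $k,l$. Then
\[
\det M\,\det M^{ij}_{kl}=\pm\bigl(\det M^i_k\det M^j_l-\det M^i_l\det M^j_k\bigr)\qquad(i\ne j,\ k\ne l),
\]
with a sign that depends only on $i,j,k,l$ and the size of $M$. Apply it to the matrix of $\Delta(p_S;F)$, the rows of $i\ne j$ in $S$ and the columns of $f,f'$. The bracket becomes $\pm\Delta(p_{S\setminus i};F_0,f')\Delta(p_{S\setminus j};F_0,f')(X_i-X_j)$, and so, with a sign that depends only on $S,i,j$,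
\begin{equation}\label{eq:DJ}
\Delta(p_S;F)=\pm\frac{\Delta(p_{S\setminus i};F_0,f')\,\Delta(p_{S\setminus j};F_0,f')}{\Delta(p_{S\setminus\{i,j\}};F_0)}\,(X_i-X_j).
\end{equation}
In particular $X_i\ne X_j$ for $i\neq j$. For $S=\{1,2\}$, \eqref{eq:DJ} is the identity $f(\hat p_1)f'(\hat p_2)-f'(\hat p_1)f(\hat p_2)=f'(\hat p_1)f'(\hat p_2)(X_2-X_1)$ with $X_2=f(\hat p_1)/f'(\hat p_1)$ and $X_1=f(\hat p_2)/f'(\hat p_2)$.

\begin{definition}\label{def:tame}
A family $G$ is \emph{$s$-tame with error $\eta$ for $\mathcal L$} if for every $S$ with $1\le|S|\le s$ and every independent list $F$ of $|S|$ members of $\mathcal L$, the sign of $\Delta(p_S;F)$ is constant on $V_S(G)$ and there are functions $\zeta_j:V_j(G)\to\mathbb R$, $j\in S$, with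
\[
\Bigl|\log|\Delta(p_S;F)|-\sum_{j\in S}\zeta_j(p_j)\Bigr|\le\eta\qquad\text{on }V_S(G).
\]
\end{definition}

Subfamilies of a tame family are tame with the same parameters.

\begin{proposition}\label{prop:tame}
Let $1\le s\le d$. For every positive integer $N_0$ and all $\gamma,\eta\in(0,1)$ there is a constant $K=K(s,N_0,\gamma,\eta)$ such that for every extremal $H$ and every good $\mathcal L$ with $|\mathcal L|\le N_0$, the family $H$ splits into an exceptional set of at most $\gamma|H|$ edges and at most $K$ classes that are $s$-tame with error $\eta$ for $\mathcal L$.
\end{proposition}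

\subsection{The idea of the inductive step}

By \eqref{eq:DJ} and induction, everything depends on $\log|X_i-X_j|$ for one pair $i\ne j$ of our choice. Put a mark $x$ among the slopes and let $Q_h=\log|X_h-x|$. Each $Q_h$ is the logarithm of a ratio of two minors of size $s-1$, one of which involves the new functional $f-xf'$. This is why the statement is made for arbitrary good sets: the induction hypothesis is applied to a larger set, and it makes each $Q_h$ almost additive.

If $X_j<x<X_i$, then $X_i-X_j=e^{Q_i}+e^{Q_j}$. The function $\psi(u,v)=\log(e^u+e^v)$ is far from additive in general: an additive function has $\psi(0,0)+\psi(R,R)-\psi(0,R)-\psi(R,0)=0$, while here this quantity is at most $2\log2-R$. There are two regimes in which $\psi$ is almost additive. If one argument exceeds the other by a large amount $L$ on all mixtures, then $\psi$ is almost that argument. If both arguments are almost constant, so is $\psi$. We show that most edges fall into one of these regimes. An edge whose values $Q_h$ are widely separated has a dominant one. An edge whose values $Q_h$ are \emph{all} close together is localized in the sense of Lemma~\ref{lem:local}(b),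 unless the values are near one of boundedly many anchors; the neighborhood of the anchors has bounded length and can be cut into boundedly many short cells.

Two features appear only for $s\ge3$. First, $X_i$ and $X_j$ both depend on $p_g$ for $g\in S\setminus\{i,j\}$, so the facet $\tau_g(T)$ sees neither of them, and closeness of $Q_i$ and $Q_j$ alone does not localize an edge. We must look at all $Q_h$, $h\in S$, and when they are not all close we use \eqref{eq:DJ} for the pair with the largest and the smallest $Q_h$. Second, $Q_h$ depends on several vertices, so the cell that contains it on edges need not contain it on mixtures; Lemma~\ref{lem:decouple} repairs this.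

\subsection{Proof of Proposition~\ref{prop:tame}}

For $s=1$ classify the edges by the signs of the numbers $f(\hat p_j)$, $j\in[d]$, $0\ne f\in\mathcal L$. There are at most $2^{dN_0}$ classes, no edge is exceptional, and $\zeta_j(p)=\log|f(\hat p)|$ gives error $0$.

Let $s\ge2$ and assume the statement for $s-1$. Let $\Pi$ be the set of pairs $(S,F)$ with $|S|=s$ and $F=(F_0,f,f')$ an independent list of $s$ members of $\mathcal L$, and let $h_0=\min S$. Fix the parameters
\begin{gather*}
\eta'=\eta/20,\qquad L\ge10\text{ with }2e^{1-L}\le\eta/8,\qquad \Pi_0=2^dN_0^d\ge|\Pi|,\\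
B_1=\lceil(8\Pi_0/\gamma)^{1/\varepsilon}\rceil,\qquad \Pi_1=2B_1\Pi_0,\qquad K'=K(s-1,N_0+\Pi_1,\gamma/8,\eta'),\\
B_2=\lceil(8K'\Pi_1/\gamma)^{1/\varepsilon}\rceil,\qquad N=\lceil8\Pi_1/\gamma\rceil .
\end{gather*}
Five sets of at most $\gamma|H|/8$ edges each will be discarded.

\medskip\noindent\emph{Step 1: marks among the slopes.}
For each $(S,F)\in\Pi$ apply Lemma~\ref{lem:marks}(b) to $\mathrm{Val}=\{X_h(T):h\in S,\ T\in H\}$ with weights $w(v)=\#\{T\in H:X_{h_0}(T)=v\}$, $W=|H|$ and $B=B_1$. A \emph{triple} is $(S,F,x)$ with $x$ a mark of $(S,F)$; there are at most $\Pi_1$ triples. By Lemma~\ref{lem:good}(b) the marks can be chosen one after another so that the set $\mathcal L'$, obtained from $\mathcal L$ by adding $f-xf'$ for all triples, is good, and $|\mathcal L'|\le N_0+\Pi_1$.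

Let $E_1$ be the set of $T\in H$ such that, for some $(S,F)\in\Pi$, all $X_h(T)$, $h\in S$, lie in one component of the complement of the marks of $(S,F)$. For fixed $(S,F)$ use Lemma~\ref{lem:local}(b) with $y_i=X_i$ for $i\in S$ and $y_i=X_{h_0}$ for $i\notin S$. Components of type (i) contain $X_{h_0}(T)$ for at most $|H|/B_1$ edges, and components of type (ii) contribute nothing because the slopes of an edge are distinct. So $|E_1|\le\Pi_0B_1^{-\varepsilon}|H|\le\gamma|H|/8$.

\medskip\noindent\emph{Step 2: the induction hypothesis.}
Apply the case $s-1$ to $H$ and $\mathcal L'$ with $\gamma/8$ and $\eta'$. This gives an exceptional set $E_0$ with $|E_0|\le\gamma|H|/8$ and at most $K'$ classes $G$ that are $(s-1)$-tame with error $\eta'$ for $\mathcal L'$. For a triple and $h\in S$ put $Q_h=\log|X_h-x|$. The lists $(F_0,f-xf')$ and $(F_0,f')$ are independent lists in the good set $\mathcal L'$, so $Q_h$ is well defined, and for each class $G$: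
\begin{equation}\label{eq:Q}
\text{on }V_{S\setminus h}(G),\quad\operatorname{sign}(X_h-x)\text{ is constant and }|Q_h-\widehat Q_h|\le2\eta',
\end{equation}
where $\widehat Q_h=\sum_{j\in S\setminus h}\zeta_j(p_j)$ is an additive function that depends on $G$, the triple and $h$.

\medskip\noindent\emph{Step 3: anchors and zones.}
Fix a class $G$ and a triple. Lemma~\ref{lem:marks}(a), applied to the values of $Q_{h_0}$ on $G$ weighted by numbers of edges, with $W=|H|$, gives a set $\mathcal M$ of fewer than $B_2$ anchors such that each component of $\mathbb R\setminus\mathcal M$ contains $Q_{h_0}(T)$ for at most $|H|/B_2$ edges $T\in G$. For positive integers $t$ let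
\[
Z_t=\{y\in\mathbb R:\operatorname{dist}(y,\mathcal M)\le4tL\},\qquad\operatorname{range}(T)=\max_{h\in S}Q_h(T)-\min_{h\in S}Q_h(T).
\]
We want a zone $Z_t$ whose boundary separates the values of few edges of small range. Let $E_3(t)$ be the set of $T\in G$ with $\operatorname{range}(T)<2L$ such that some but not all $Q_h(T)$ lie in $Z_t$. For such $T$, by continuity, some $y$ between two of the values $Q_h(T)$ has $\operatorname{dist}(y,\mathcal M)=4tL$, and $|y-Q_{h_0}(T)|<2L$. So $\operatorname{dist}(Q_{h_0}(T),\mathcal M)$ lies in $(4tL-2L,4tL+2L)$. These intervals are disjoint for different $t$, hence so are the sets $E_3(t)$. Fix $t\in\{1,\dots,N\}$, for this $G$ and triple, such that $E_3=E_3(t)$ has at most $|G|/N$ edges.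

Let $E_2$ be the set of $T\in G$ such that all $Q_h(T)$, $h\in S$, lie in one component of $\mathbb R\setminus Z_t$. Such a component lies in a component of $\mathbb R\setminus\mathcal M$. Lemma~\ref{lem:local}(b), with $y_i=Q_i$ for $i\in S$ and $y_i=Q_{h_0}$ for $i\notin S$, gives $|E_2|\le B_2^{-\varepsilon}|H|$. (If $\mathcal M=\emptyset$, then $Z_t=\emptyset$ and $E_2=G$, so no edge of $G$ survives.) Summed over all $G$ and triples, the sets $E_2$ have at most $K'\Pi_1B_2^{-\varepsilon}|H|\le\gamma|H|/8$ edges, and the sets $E_3$ at most $\sum_G\Pi_1|G|/N\le\gamma|H|/8$.

\medskip\noindent\emph{Step 4: cells.}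
For each $G$ and triple choose $\delta$ such that the grid $\delta+\eta'\mathbb Z$ avoids the finitely many values of $\widehat Q_h$ on $V_{S\setminus h}(G)$ for all $h\in S$. Let $\mathcal C$ be the set of grid points at distance at most $\eta'$ from the larger zone $Z_{t+1}$. Since $Z_{t+1}$ is a union of fewer than $B_2$ intervals of length at most $8(N+1)L$, we have $|\mathcal C|\le N_1:=B_2\lceil8(N+1)L/\eta'+3\rceil$. The components of $\mathbb R\setminus\mathcal C$ are the \emph{cells}. A cell is \emph{thin} if its length is at most $\eta'$ and \emph{fat} otherwise. If a cell contains a point $y\in Z_{t+1}$, then $y$ is not a grid point, and both grid neighbors of $y$ belong to $\mathcal C$. Hence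
\begin{equation}\label{eq:cells}
\text{a cell that meets }Z_{t+1}\text{ is thin, and a fat cell has distance at least }4L\text{ from }Z_t;
\end{equation}
the second claim holds because $|y-z|\ge\operatorname{dist}(y,\mathcal M)-\operatorname{dist}(z,\mathcal M)>4L$ for $y\notin Z_{t+1}$ and $z\in Z_t$.

In each $G$ apply Lemma~\ref{lem:decouple}, with $r=d$, $M=d\,\Pi_1N_1$ and $\gamma/(8K')$, to the pairs $(\widehat Q_h,c)$ for all triples, all $h\in S$ and all $c\in\mathcal C$. The exceptional sets have a union $E_4$ with $|E_4|\le\gamma|H|/8$. In each resulting class, for each triple and $h\in S$, the function $\widehat Q_h$ takes all its values on mixtures in a single cell $\mathrm{Cell}_h$. Remove $E_1$ and all sets $E_2,E_3$ from the classes. The exceptional set now has at most $\frac58\gamma|H|$ edges.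

\medskip\noindent\emph{Step 5: types of edges.}
Let $T$ be a remaining edge and $(S,F)\in\Pi$. Since $T\notin E_1$ and no mark is a slope of $T$, there are a mark $x$ and $i,j\in S$ with $X_j(T)<x<X_i(T)$. For the triple $(S,F,x)$ one of the following holds:
\begin{itemize}
\item[($\alpha$)] $\operatorname{range}(T)\ge2L$;
\item[($\beta$)] $\operatorname{range}(T)<2L$ and all $Q_h(T)$ lie in $Z_t$.
\end{itemize}
Indeed, let $\operatorname{range}(T)<2L$. As $T\notin E_3$, the values $Q_h(T)$ are all inside or all outside $Z_t$. If all are outside, no component of $Z_t$ fits between two of them, because such a component has length at least $8L$. Then they lie in one component of $\mathbb R\setminus Z_t$, and $T\in E_2$, which is excluded.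

For each $(S,F)$ record $x,i,j$, the case, and in case ($\alpha$) indices $h,h'\in S$ at which $Q_g(T)$, $g\in S$, is largest and smallest. Subdivide the classes according to these records. The number of classes is at most $K=K'\cdot K_D(d,d\,\Pi_1N_1,\gamma/(8K'))\cdot(4B_1d^4)^{\Pi_0}$. Let $G''$ be a nonempty class, contained in the class $G$ of Step 2, and let $(S,F)\in\Pi$ with its record. In Steps 6 and 7, mixtures are elements of $V_S(G'')$, and $T$ is a fixed edge of $G''$.

\medskip\noindent\emph{Step 6: case $(\beta)$.}
For every $g\in S$ the number $\widehat Q_g(T)$ is within $2\eta'\le4L$ of $Q_g(T)\in Z_t$, so it lies in $Z_{t+1}$, and $\mathrm{Cell}_g$ is thin by \eqref{eq:cells}. So there are numbers $q_i,q_j$ with $|Q_i-q_i|,|Q_j-q_j|\le3\eta'$ on all mixtures. By the sign statement in \eqref{eq:Q}, $X_j<x<X_i$ on all mixtures. Hence $X_i-X_j=e^{Q_i}+e^{Q_j}$ is positive, and its logarithm is within $3\eta'$ of the constant $\log(e^{q_i}+e^{q_j})$.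

\medskip\noindent\emph{Step 7: case $(\alpha)$.}
We claim that $\widehat Q_h-\widehat Q_{h'}\ge L$ on all mixtures. We know that $\widehat Q_h(T)-\widehat Q_{h'}(T)\ge2L-4\eta'$. If both cells are thin, then $\widehat Q_h-\widehat Q_{h'}\ge2L-6\eta'\ge L$ on all mixtures. So let one of them be fat. We use the following observation:
\begin{equation}\label{eq:obs}
\text{every interval }I\supset\mathrm{Cell}_h\cup\mathrm{Cell}_{h'}\text{ has distance at most }2\eta'\text{ from }Z_t.
\end{equation}
Otherwise the closed $2\eta'$-neighborhood of $I$ is an interval that avoids $Z_t$ and contains $Q_h(T)$ and $Q_{h'}(T)$, hence all $Q_g(T)$, and then $T\in E_2$.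

If $\mathrm{Cell}_h=\mathrm{Cell}_{h'}$, this cell is fat, and \eqref{eq:cells} contradicts \eqref{eq:obs}. So the cells differ, and $\mathrm{Cell}_h$ lies above $\mathrm{Cell}_{h'}$ because $\widehat Q_h(T)>\widehat Q_{h'}(T)$. Suppose that a mixture has values $y=\widehat Q_h$ and $y'=\widehat Q_{h'}$ with $0<y-y'<L$. One of $y,y'$ lies in a fat cell, so $[y',y]$ has distance at least $3L$ from $Z_t$. Each of the two cells is fat, or is thin and contains $y$ or $y'$; in both cases its distance from $Z_t$ is at least $3L-\eta'$. Then $I=\mathrm{Cell}_{h'}\cup[y',y]\cup\mathrm{Cell}_h$ is an interval at distance at least $3L-\eta'>2\eta'$ from $Z_t$, against \eqref{eq:obs}. The claim follows.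

So on all mixtures $Q_{h'}-Q_h\le-L+4\eta'\le1-L$, and
\[
X_h-X_{h'}=(X_h-x)(1-u),\qquad u=\frac{X_{h'}-x}{X_h-x},\qquad|u|\le e^{1-L}<\tfrac12 .
\]
Hence $X_h-X_{h'}$ has the constant sign of $X_h-x$. Since $|\log(1-u)|\le2|u|$ for $|u|\le\frac12$, we get $\bigl|\log|X_h-X_{h'}|-\widehat Q_h\bigr|\le2e^{1-L}+2\eta'$.

\medskip\noindent\emph{Step 8: conclusion.}
Use \eqref{eq:DJ} with the pair $(i,j)$ in case ($\beta$) and with $(h,h')$ in case ($\alpha$). The three minors on the right have size at most $s-1$ and independent lists in $\mathcal L\subset\mathcal L'$, so on mixtures they have constant signs and logarithms that are additive up to $\eta'$ each. A constant is an additive function. Therefore $\Delta(p_S;F)$ has constant sign on $V_S(G'')$, and $\log|\Delta(p_S;F)|$ is additive up to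
\[
3\eta'+\max\bigl(3\eta',\,2e^{1-L}+2\eta'\bigr)\le\tfrac3{20}\eta+\tfrac18\eta+\tfrac1{10}\eta<\eta .
\]
For $|S|<s$ the requirements hold because $G''\subset G$ and $\eta'\le\eta$. This completes the induction. \qed

\subsection{The common vertical line}

\begin{proof}[Proof of Proposition~\ref{prop:line}]
Apply Proposition~\ref{prop:tame} with $s=d$, the good basis $\mathcal L_0=\{f_1,\dots,f_d\}$, $\gamma=\frac12$ and $\eta=\eta_d$. The largest class $G$ has $|G|\ge\kappa|H|$ for $\kappa=1/(2K)$, where $K=K(d,d,\frac12,\eta_d)$. By multiplicativity of determinants, $\Delta(p_{[d]};f_1,\dots,f_d)=\beta\det(\hat p_1,\dots,\hat p_d)$ with a fixed $\beta\ne0$. Let $\zeta_j$ be the functions from Definition~\ref{def:tame} for $S=[d]$, and put $Y_j=\{e^{-\zeta_j(p)}\hat p:p\in V_j(G)\}$. The determinants $\det(y_1,\dots,y_d)$, $y_j\in Y_j$, have one sign, and $|\beta\det(y_1,\dots,y_d)|\in[e^{-\eta_d},e^{\eta_d}]$. Lemma~\ref{lem:det} gives $z\in\mathbb R^d$ that is a positive combination of $\hat p_1,\dots,\hat p_d$ for every mixture. Its first coordinate is the sum of the coefficients, hence positive. Scale $z$ to the form $(1,o)$. Then $o$ is a convex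 combination of $\pi(p_1),\dots,\pi(p_d)$ with positive coefficients, for every mixture.

The set of such points $o$ is a finite intersection of open simplices, so it is open, and it is nonempty. For $T\ne T'$ the union $T\cup T'$ has at least $d+1$ vertices, which do not lie in a hyperplane, so $\ell_T\ne\ell_{T'}$ and the set where they agree is empty or a hyperplane in $\mathbb R^{d-1}$. Choose $o$ outside these finitely many hyperplanes.
\end{proof}

This was the last ingredient of Proposition~\ref{prop:double}, so Theorems~\ref{thm:families} and~\ref{thm:shadow} and Corollary~\ref{cor:conj} are proved.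

\begin{thebibliography}{1}
\bibitem{CF} Chazelle and Friedman, Combinatorica 10 (1990).
\end{thebibliography}
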